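# Unipotent characters of $SO_{2n+1}(q)$ and Brauer characters modulo $2$

## 1. $SL_2(3)$ and $PGL_2(3)$ modulo $2$

The group $PGL_2(3)$ permutes the four points of the projective line over $\mathbb F_3$, and this identifies it with $S_4$. Besides the trivial character $1$ it has the Steinberg character $\mathrm{St}$, the permutation character minus $1$, of degree $3$. We work modulo $2$ and restrict characters to elements of odd order, writing $\hat\chi$ for the restriction. The classes of odd-order elements of $S_4$ are those of $1$ and of the $3$-cycle $u$, so with respect to $(1,u)$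
$$\hat 1=(1,1),\qquad \widehat{\mathrm{St}}=(3,0),$$
because a $3$-cycle fixes exactly one point. The simple modules in characteristic $2$ are those of $S_4/V_4\cong S_3$, since a normal $2$-subgroup acts trivially on them. They are the trivial module and the natural module of $S_3\cong SL_2(2)$. The irreducible Brauer characters are therefore $(1,1)$ and $(2,-1)$, and
$$(2,-1)=\widehat{\mathrm{St}}-\hat 1 .$$
So every irreducible Brauer character is an integral combination of $\hat 1$ and $\widehat{\mathrm{St}}$.

Now take $SL_2(3)$, again modulo $2$. It has a normal subgroup $Q_8$ with quotient $C_3$, so there are three irreducible Brauer characters, the three linear characters of $C_3$. The odd-order classes are those of $1$, $u$, $u^{-1}$, with $u=\begin{pmatrix}1&1\\0&1\end{pmatrix}$; the elements $u$ and $u^{-1}$ are not conjugate, as their images in $C_3$ differ. Here $\hat1=(1,1,1)$ and $\widehat{\mathrm{St}}=(3,0,0)$. Every combination of these two takes the same value at $u$ and at $u^{-1}$, so $(1,\omega,\omega^2)$, with $\omega$ a primitive cube root of unity, is not such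 a combination, even with complex coefficients.

The two computations use the same two ordinary characters, the unipotent ones. One difference lies in the algebraic groups: $PGL_2$ has trivial centre, while $SL_2$ has the disconnected centre $\{\pm1\}$. One may ask whether connectedness of the centre is all that is needed: for a finite group of Lie type that comes from an algebraic group with connected centre, do the unipotent characters, reduced modulo $\ell$, always generate the Brauer characters that they ought to generate? To make this precise we need to say which Brauer characters those are.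

## 2. Lusztig series, generating sets, and a conjecture

Let $G$ be a connected reductive group over $\mathbb F_q$, $q$ a power of the prime $p$, with Frobenius map $F$, and let $(G^*,F)$ be dual to it. For an $F$-stable maximal torus $T$ and $\theta\in\mathrm{Irr}(T^F)$ we have the Deligne–Lusztig character $R_T^G(\theta)$. Duality gives a bijection between pairs $(T,\theta)$ up to $G^F$-conjugacy and pairs $(T^*,s)$, $s\in T^{*F}$, up to $G^{*F}$-conjugacy; for dual $T,T^*$ it comes from an isomorphism $\mathrm{Irr}(T^F)\cong T^{*F}$, so the order of $\theta$ is the order of $s$. We also write $R^G_{T^*}(s)$ for $R^G_T(\theta)$.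

**Definition 1 (series).** For semisimple $s\in G^{*F}$ the rational Lusztig series $\mathcal E(G^F,s)$ is the set of irreducible constituents of the $R^G_{T^*}(s')$ with $s'$ conjugate to $s$ in $G^{*F}$. The series partition $\mathrm{Irr}(G^F)$. The elements of $\mathcal E(G^F,1)$ are the unipotent characters. If $\ell\ne p$ is a prime and $s$ is a semisimple $\ell'$-element, put $\mathcal E_\ell(G^F,s)=\bigcup_t\mathcal E(G^F,st)$, where $t$ runs over the $\ell$-elements of $G^{*F}$ centralizing $s$.

By Broué–Michel, $\mathcal E_\ell(G^F,s)$ is a union of $\ell$-blocks of $G^F$, and we write $\mathcal E_\ell(G^F,s)$ also for the set of irreducible Brauer characters in these blocks. Let $\hat\chi$ be the restriction of a class function $\chi$ to the $\ell$-regular elements, and $\hat{\mathcal E}(G^F,s)=\{\hat\chi\mid\chi\in\mathcal E(G^F,s)\}$.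

**Definition 2 (generating set, basic set).** A set $S$ of Brauer characters is a generating set for $\mathcal E_\ell(G^F,s)$ if every irreducible Brauer character in $\mathcal E_\ell(G^F,s)$ is an integral linear combination of elements of $S$. It is a basic set if, in addition, its elements are linearly independent.

In Section 1, $\mathcal E_2(G^F,1)$ is everything: the dual groups are $SL_2(3)$ and $PGL_2(3)$, both of order $24$, whose elements of order $3$ are unipotent, so the only semisimple element of odd order is $1$. Thus $\hat{\mathcal E}(G^F,1)$ is a basic set for $PGL_2(3)$, and not even a generating set for $SL_2(3)$.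

Recall that $\ell$ is good for $G$ if it divides no coefficient of the highest root of an irreducible component of the root system, written in simple roots. In type $A$ all coefficients are $1$ and every prime is good. In type $B_n$, $n\ge2$, the highest root is $\alpha_1+2\alpha_2+\dots+2\alpha_n$, and $2$ is bad. The following is known.

1. (Geck–Hiss) If $G$ has connected centre and $\ell$ is good for $G$, then $\hat{\mathcal E}(G^F,s)$ is a basic set for $\mathcal E_\ell(G^F,s)$, for all semisimple $\ell'$-elements $s\in G^{*F}$.
2. Every irreducible Brauer character in $\mathcal E_\ell(G^F,s)$ is a constituent of some character of $\hat{\mathcal E}(G^F,s)$, even when the centre of $G$ is not connected.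
3. For $G^F=SU_3(q^2)$ with $3\mid q+1$ and $\ell=3$, the set $\mathcal E(G^F,1)$ has $3$ elements while $\mathcal E_\ell(G^F,1)$ contains $5$ irreducible Brauer characters, so $\hat{\mathcal E}(G^F,1)$ is not a generating set. Here $G$ has disconnected centre.

**Conjecture.** Assume that $G$ has connected centre. Then $\hat{\mathcal E}(G^F,s)$ is a generating set for $\mathcal E_\ell(G^F,s)$ for every semisimple $\ell'$-element $s\in G^{*F}$, even if $\ell$ is a bad prime for $G$.

The conjecture is false, and we shall see it fail in two different ways. From now on $q$ is odd, $\ell=2$, $G=SO_{2n+1}$ with split $F$, $G^F=SO_{2n+1}(q)$ and $G^*=Sp_{2n}$; the centre of $G$ is trivial. Hats denote restriction to elements of odd order, $\mathbb Z\mathcal E$, $\mathbb C\mathcal E$ denote spans, and $\beta(n)$ is the number of bipartitions of $n$.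

**Theorem A.**
1. If $n=3$, then $\hat{\mathcal E}(G^F,1)$ is not a generating set for $\mathcal E_2(G^F,1)$.
2. If $n\ge4$, then the $\mathbb C$-span of $\hat{\mathcal E}(G^F,1)$ has codimension at least $\beta(n-4)\ge1$ in the $\mathbb C$-span of the irreducible Brauer characters of $\mathcal E_2(G^F,1)$. In particular $\hat{\mathcal E}(G^F,1)$ is not a generating set.

**Theorem B.** Let $s\in Sp_{2n}(q)$ be semisimple of odd order and $2m=\dim\ker(s-1)$. Then $\hat{\mathcal E}(G^F,s)$ is a generating set for $\mathcal E_2(G^F,s)$ if and only if $m\le2$. It spans the same $\mathbb Q$-space as the irreducible Brauer characters of $\mathcal E_2(G^F,s)$ if and only if $m\le3$. So the conjecture's assertion holds for $SO_{2n+1}(q)$, $\ell=2$ and all $s$ if and only if $n\le2$.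

So for $n=3$, $s=1$ the span over $\mathbb Q$ is right and the span over $\mathbb Z$ is too small; for $n\ge4$ even the span over $\mathbb C$ is too small.

## 3. Tori, Levi subgroups and unipotent classes of $SO_{2n+1}$

The Weyl group of $G$ and of $G^*$ is the hyperoctahedral group $W=W_n$ of signed permutations of $\{1,\dots,n\}$, and $F$ acts trivially on it. We label $\mathrm{Irr}\,W_n$ by bipartitions of $n$, with $(n;-)$ trivial and $(-;1^n)$ the sign character, so $|\mathrm{Irr}\,W_n|=\beta(n)$. For $W_1$ the labels are $(1;-)$ and $(-;1)$; for $W_2$ there are four linear characters $(2;-),(11;-),(-;2),(-;11)$ and the reflection character $(1;1)$. The branching rule says that the restriction of $(\lambda;\mu)$ to $W_{n-1}\times W_1$ is the sum of all $(\lambda';\mu)\boxtimes(1;-)$ and $(\lambda;\mu')\boxtimes(-;1)$, where $\lambda',\mu'$ arise by removing one box.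

**Fact 1 (tori).** The $G^F$-classes of $F$-stable maximal tori correspond to the conjugacy classes of $W$. If $T_1$ is a maximally split torus, then $T_w=gT_1g^{-1}$ where $g^{-1}F(g)\in N_G(T_1)$ lifts $w$, and $W(T_w)^F\cong C_W(w)$. There are $\beta(n)$ classes. The same holds in $G^*$, and tori of type $w$ correspond under duality; conventions may replace $w$ by $w^{-1}$, but in $W_n$ these are conjugate.

**Fact 2 (Levi subgroups and odd-order elements).** The $F$-stable Levi subgroups of $SO_{2n+1}$ are the centralizers of $F$-stable tori. They are of the form $SO_{2m+1}\times A$ with $A^F$ a product of groups $GL_a(q^d)$, $U_a(q^d)$. Let $s$ be a semisimple element of odd order in $Sp_{2n}^F$ or $SO_{2n+1}^F$, with eigenspaces $V_\zeta$. Then $-1$ is not an eigenvalue, and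
$$C(s)=Sp(V_1)\times\prod GL(V_\zeta)\quad\text{or}\quad C(s)=SO(V_1)\times\prod GL(V_\zeta),$$
one factor for each pair $\{\zeta,\zeta^{-1}\}$ with $\zeta\ne1$. This is connected, and it is an $F$-stable Levi subgroup: it is the centralizer of the torus that acts by scalars $a_\zeta^{\pm1}$ on $V_{\zeta^{\pm1}}$ and trivially on $V_1$.

Oddness matters here. An involution of $Sp_{2n}$ with eigenspaces $V_1,V_{-1}\neq0$ has centralizer $Sp(V_1)\times Sp(V_{-1})$, which has finite centre and so is not a Levi subgroup. These elements will make the trouble.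

**Fact 3 (unipotent classes; Wall).** The unipotent classes of $SO_{2n+1}(q)$ correspond to partitions $\lambda$ of $2n+1$ whose even parts have even multiplicity, together with a nondegenerate quadratic form on $\mathbb F_q^{m_i}$ (two choices) for each odd part $i$ of multiplicity $m_i>0$, subject to one discriminant condition. (Since $O_{2n+1}=\{\pm1\}\times SO_{2n+1}$, the $O$-classes and $SO$-classes agree.) So $\lambda$ contributes $2^{a(\lambda)-1}$ classes, $a(\lambda)\ge1$ being the number of distinct odd parts.

For example $(3,1,1)$ has $a=2$: four pairs of forms, two of which have the right discriminant, hence two classes of $SO_5(q)$. Let $N(n)$ be the total. Clearly $N(0)=1$, and $N(1)=2$ from $(3)$ and $(1^3)$. For the next values we list $\lambda{:}\,2^{a(\lambda)-1}$.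

* $N(2)=5$: $(5){:}1$, $(311){:}2$, $(221){:}1$, $(1^5){:}1$.
* $N(3)=10$: $(7){:}1$, $(511){:}2$, $(331){:}2$, $(322){:}1$, $(31^4){:}2$, $(221^3){:}1$, $(1^7){:}1$.
* $N(4)=21$: $(9){:}1$, $(711){:}2$, $(531){:}4$, $(522){:}1$, $(51^4){:}2$, $(441){:}1$, $(333){:}1$, $(331^3){:}2$, $(32211){:}2$, $(31^6){:}2$, $(2^41){:}1$, $(221^5){:}1$, $(1^9){:}1$.

On the other side, with $1,1,2,3,5$ partitions of $0,\dots,4$, we get $\beta(0),\dots,\beta(4)=1,2,5,10,20$; for instance $\beta(4)=2\cdot5+2\cdot3+2\cdot2=20$. So $N(m)=\beta(m)$ for $m\le3$, but $N(4)=21>20=\beta(4)$. The partition $(5,3,1)$ is the first with three distinct odd parts.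

## 4. Deligne–Lusztig theory, as needed here

Let $M$ be a connected reductive group with Frobenius $F$ and $L$ an $F$-stable Levi subgroup. Lusztig induction $R_L^M$ maps class functions of $L^F$ to class functions of $M^F$ and generalized characters to generalized characters. Its adjoint for the usual inner product is ${}^*R_L^M$. Both are transitive in chains of Levi subgroups, act factor by factor on direct products, and are the identity for $L=M$. If $L$ is a Levi subgroup of an $F$-stable parabolic subgroup $P$, then $R_L^M$ is inflation to $P^F$ followed by ordinary induction; for the diagonal torus of $PGL_2$ this gives $R_{T_1}(1)=1+\mathrm{St}$, the permutation character on the projective line. Uniform functions are linear combinations of the $R^M_T(\theta)$. For a class function $\chi$, let $\chi_{\rm unif}$ be its orthogonal projection to the space of uniform functions. Let $Q_T=Q_T^M$ be the Green function: $R_T^M(1)$ on unipotent elements, extended by $0$ to $M^F$. References for this section are Digne–Michel, *Representations of finite groups of Lie type*; Cabanes–Enguehard,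 *Representation theory of finite reductive groups*; and Lusztig, *Characters of reductive groups over a finite field* (1984).

**Fact 4 (character formulas).** Let $s$ be semisimple and $u$ unipotent, $su=us$. The value $R_L^M(f)(su)$ is a linear combination, with coefficients independent of $f$, of values ${}^hf(sv)$ with $v$ unipotent. For $tv\in L^F$ ($t$ semisimple part, $v$ unipotent part),
$$({}^*R_L^Mf)(tv)=\frac{|C_L^\circ(t)^F|}{|C_M^\circ(t)^F|}\sum_{u\in C_M^\circ(t)^F\ \text{unipotent}} Q^{C^\circ_M(t)}_{C^\circ_L(t)}(u,v^{-1})\,f(tu),\tag{1}$$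
with two-variable Green functions $Q$ depending only on the groups indicated. For a torus,
$$R_T^M(\theta)(su)=\frac1{|C_M^\circ(s)^F|}\sum_{h\in M^F,\ h^{-1}sh\in T}\theta(h^{-1}sh)\,Q^{C_M^\circ(s)}_{hTh^{-1}}(u).\tag{2}$$

We draw four consequences; recall that $p$ is odd, so $su$ has odd order if and only if $s$ does.

(a) The restriction of $R_L^M(f)$ or ${}^*R_L^M(f)$ to unipotent elements depends only on the restriction of $f$ to unipotent elements; the same with "odd-order elements". If $f$ is supported on unipotent elements, so are $R_L^M(f)$ and ${}^*R_L^M(f)$. Indeed in both formulas the value at an element with semisimple part $s$ involves only values of $f$ at elements whose semisimple part is conjugate to $s$.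

(b) If $C_M^\circ(t)\subseteq L$, then $({}^*R^M_Lf)(tv)=f(tv)$. Indeed then $C_L^\circ(t)=C_M^\circ(t)=:H$, and the right side of (1) is the formula for $({}^*R_H^Hf|_{H^F})(tv)$, while ${}^*R_H^H$ is the identity. (Note $t\in H$, since $t$ lies in a maximal torus.)

(c) $R^M_T(\theta)=Q_T$ on unipotent elements (put $s=1$ in (2)). Summing (2) over $\theta$ and using $\sum_\theta\theta(x)=0$ for $x\neq1$, we get
$$\sum_{\theta\in\mathrm{Irr}\,T^F}R_T^M(\theta)=|T^F|\,Q_T ,\tag{3}$$
so $Q_T$, extended by $0$, is uniform. If $\theta$ has $2$-power order, then $\hat\theta=\hat1$, so $\widehat{R_T^M(\theta)}=\widehat{R_T^M(1)}$ by (a).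

(d) If $z\in Z(M)^F$, then $R_T^M(\theta)(zx)=\theta(z)R_T^M(\theta)(x)$. In (2), replacing $s$ by $zs$ changes neither $C_M^\circ(s)$ nor the range of $h$ and multiplies each $\theta(h^{-1}sh)$ by $\theta(z)$.

**Fact 5 (orthogonality).** $\langle R_T^M(\theta),R_{T'}^M(\theta')\rangle=0$ unless $(T,\theta)$ and $(T',\theta')$ are $M^F$-conjugate, and $\|R_T^M(\theta)\|^2$ is the order of the stabilizer of $\theta$ in $W(T)^F$. Further $\langle Q_T,Q_{T'}\rangle=0$ if $T,T'$ are not $M^F$-conjugate, and $\langle Q_T,Q_T\rangle=|W(T)^F|/|T^F|$.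

As an example take $SO_3(q)\cong PGL_2(q)$, of order $q(q^2-1)$. Its unipotent classes are $\{1\}$ and one class of size $q^2-1$; with $R_{T_1}(1)=1+\mathrm{St}$ and $R_{T_w}(1)=1-\mathrm{St}$ for $w\ne1$, the Green functions are $(q+1,1)$ and $(1-q,1)$. Then $\langle Q_{T_1},Q_{T_w}\rangle$ is proportional to $(q+1)(1-q)+(q^2-1)=0$, and $\|Q_{T_1}\|^2=\frac{(q+1)^2+q^2-1}{q(q^2-1)}=\frac2{q-1}$, as it should be.

**Fact 6 (Mackey formula; Bonnafé–Michel, J. Algebra 327 (2011)).** Since $q>2$, for $F$-stable Levi subgroups $L,L'$ of $M$,
$$\langle R_L^Mf,R_{L'}^Mf'\rangle=\sum_x\big\langle{}^*R^{L}_{L\cap{}^xL'}f,\ {}^*R^{{}^xL'}_{L\cap{}^xL'}\,{}^xf'\big\rangle,$$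
where $x$ runs over representatives in $L^F\backslash M^F/L'^F$ of those $x\in M^F$ for which $L\cap{}^xL'$ contains a maximal torus of $M$ (it is then a Levi subgroup of both).

**Fact 7 (series and induction).** Let $M$ have connected centre; Levi subgroups inherit this. Then $R_L^M(\mathbb Z\mathcal E(L^F,t))\subseteq\mathbb Z\mathcal E(M^F,t)$. By adjunction, ${}^*R_L^M(\mathbb C\mathcal E(M^F,1))\subseteq\mathbb C\mathcal E(L^F,1)$. If $C_{M^*}(s)\subseteq L^*$, then $\varepsilon_M\varepsilon_LR_L^M$ is a bijection $\mathcal E(L^F,s)\to\mathcal E(M^F,s)$, where $\varepsilon$ is $-1$ to the $\mathbb F_q$-rank. If $s\in Z(L^*)^F$, there is a linear character $\lambda_s$ of $L^F$, of order dividing that of $s$, with $\mathcal E(L^F,st)=\lambda_s\,\mathcal E(L^F,t)$ for all semisimple $t\in L^{*F}$; having $p'$-order, $\lambda_s$ is trivial on unipotent elements.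

**Fact 8 (Jordan decomposition; Lusztig 1984, Thm 4.23).** If $Z(M)$ is connected and $C=C_{M^*}(t)$, there is a bijection $\mathcal E(M^F,t)\to\mathcal E(C^F,1)$, $\chi\mapsto\psi$, with $\langle\chi,R^M_{T^*}(t)\rangle=\varepsilon\langle\psi,R^C_{T^*}(1)\rangle$ for all $F$-stable maximal tori $T^*\subseteq C$, where $\varepsilon=\varepsilon_M\varepsilon_C$.

**Fact 9 (unipotent characters; Lusztig).** $SO_{2n+1}(q)$ and $Sp_{2n}(q)$ have $\sum_{j\ge0}\beta(n-j(j+1))$ unipotent characters: $2$ for $n=1$, $5+1=6$ for $n=2$, and $20+5=25$ for $n=4$. For a class function $\varphi$ on $W$ put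
$$R_\varphi=\frac1{|W|}\sum_{w\in W}\varphi(w)R_{T_w}(1),\qquad\text{so that}\qquad R_{T_w}(1)=\sum_{\varphi\in\mathrm{Irr}\,W}\varphi(w)R_\varphi .\tag{4}$$
By Fact 5, $\langle R_{T_w}(1),R_{T_w}(1)\rangle=|C_W(w)|$, so the $R_\varphi$, $\varphi\in\mathrm{Irr}\,W$, are orthonormal. They are called almost characters; they need not be characters.

* For $SL_2(q)=Sp_2(q)$ and $SO_3(q)$: $R_{(1;-)}=1$, $R_{(-;1)}=\mathrm{St}$, that is $\frac12(R_{T_1}(1)\pm R_{T_w}(1))$ with $w\ne1$.
* For $SO_5(q)$ and $Sp_4(q)$: $R_{(2;-)}=1$, $R_{(-;11)}=\mathrm{St}$, and there are four further unipotent characters $\rho_0,\rho_1,\rho_2,\theta$ with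
$$R_{(1;1)}=\tfrac12(\rho_0+\rho_1+\rho_2+\theta),\quad \{R_{(11;-)},R_{(-;2)}\}=\{\tfrac12(\rho_0+\rho_1-\rho_2-\theta),\ \tfrac12(\rho_0-\rho_1+\rho_2-\theta)\}.\tag{5}$$
* For $SO_7(q)$: $R_{(11;1)}$ is an irreducible unipotent character, of degree $q^3(q^4+q^2+1)$.

For the last item: unipotent characters are labelled by symbols, pairs of rows of strictly increasing non-negative integers with lengths of odd difference and the longer row on top; they fall into families according to the multiset of entries, and $R_\varphi$ is irreducible if the family of $\varphi$ is a singleton. The bipartition $(11;1)$ has the symbol $\binom{1\ 2}{1}$. Another symbol with entries $1,1,2$ would need one $1$ in each row, and then the longer row is the one containing $2$; so the family is a singleton.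

**Fact 10 (Brauer characters).** Let $B$ be a union of $\ell$-blocks of a finite group.
(a) $\hat\chi$, for $\chi$ in $B$, is a sum of irreducible Brauer characters in $B$. The irreducible Brauer characters are linearly independent over $\mathbb C$.
(b) The $\mathbb Z$-span of the $\hat\chi$, $\chi$ in $B$, equals the $\mathbb Z$-span of the irreducible Brauer characters in $B$.
(c) Let $\mathrm{pr}$ be the orthogonal projection of class functions to the span of the ordinary characters in $B$. If $f$ vanishes on $\ell$-regular elements, so does $\mathrm{pr}(f)$.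

Parts (a) and (b) are textbook theorems. For (c): the characters $\Phi_\varphi$ of the projective indecomposable modules form a basis of the class functions supported on $\ell$-regular elements, so $f$ vanishes on $\ell$-regular elements if and only if $f\perp\Phi_\varphi$ for all $\varphi$. Each $\Phi_\varphi$ is a combination of ordinary characters of one block. If it lies in $B$, then $\langle\mathrm{pr}f,\Phi_\varphi\rangle=\langle f,\Phi_\varphi\rangle=0$; otherwise $\langle\mathrm{pr}f,\Phi_\varphi\rangle=0$ trivially.

By (a) and (b), $\hat{\mathcal E}(G^F,s)$ is a generating set for $\mathcal E_\ell(G^F,s)$ if and only if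
$$\hat\chi\in\mathbb Z\hat{\mathcal E}(G^F,s)\quad\text{for every }\chi\in\mathcal E_\ell(G^F,s).\tag{6}$$

Finally we work out the uniform projection of the characters attached to involutions.

**Lemma 1.** Let $t\in Sp_{2n}(q)$ with $t^2=1$, $\dim\ker(t-1)=2a$, $\dim\ker(t+1)=2b$. Then $C=C_{G^*}(t)=Sp_{2a}\times Sp_{2b}$ is split with Weyl group $W'=W_a\times W_b\subseteq W_n$. If $\chi\in\mathcal E(G^F,t)$ corresponds to $\psi\in\mathcal E(C^F,1)$ under Fact 8, then
$$\chi_{\rm unif}=\frac{\varepsilon}{|W'|}\sum_{w\in W'}\langle\psi,R^C_{T_w}(1)\rangle\,R^G_{T_w}(t).\tag{7}$$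

*Proof.* Since $\pm1\in\mathbb F_q$, the eigenspaces of $t$ are defined over $\mathbb F_q$, which gives the first statement. A maximally split torus of $C$ is one of $G^*$, so a torus of type $w\in W'$ in $C$ has type $w$ in $G^*$. The uniform functions are the orthogonal sum of the spans of the $R^G_{T^*}(s')$ for the different classes of $s'$, and $\chi$ is orthogonal to all of these except the one for $s'=t$. In that span, the $R^G_{T^*}(t)$ with $T^*\subseteq C$ up to $C^F$-conjugacy form an orthogonal basis: $(T^*,t)$ and $(T'^*,t)$ are $G^{*F}$-conjugate exactly when $T^*,T'^*$ are $C^F$-conjugate. The norm $\|R^G_{T^*}(t)\|^2$ is the order of the stabilizer of $t$ in $W(T^*)^F$, which is $|W_C(T^*)^F|$, equal to $|C_{W'}(w)|$ for $T^*$ of type $w$. Hence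
$$\chi_{\rm unif}=\sum_{[w]}\frac{\langle\chi,R^G_{T_w}(t)\rangle}{|C_{W'}(w)|}R^G_{T_w}(t)=\frac1{|W'|}\sum_{w\in W'}\langle\chi,R^G_{T_w}(t)\rangle R^G_{T_w}(t),$$
where $[w]$ runs over the classes of $W'$. Insert Fact 8. $\square$

## 5. Groups whose Green functions span

**Definition 3.** $M$ has property (E) if the number of unipotent classes of $M^F$ equals the number of $M^F$-classes of $F$-stable maximal tori.

By Fact 5 the Green functions, one for each class of tori, are nonzero and pairwise orthogonal. So under (E) they form a basis of the class functions on the unipotent elements. For example $SO_3$ has (E), with two classes on each side, while $SL_2$ does not: $SL_2(q)$, $q$ odd, has three unipotent classes and two classes of maximal tori. The group $M=SO_{2m+1}\times A$ of Fact 2 has (E) if $m\le3$. Indeed a factor $GL_a(q^d)$ or $U_a(q^d)$ has as many unipotent classes and as many classes of maximal tori as there are partitions of $a$, and the factor $SO_{2m+1}$ has $N(m)=\beta(m)$ of each. The group $SO_9$ does not have (E).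

**Lemma 2.** Let $M$ have (E).
(i) A class function $f$ supported on unipotent elements and orthogonal to all $R_T^M(1)$ is $0$.
(ii) A class function $h$ orthogonal to all uniform functions vanishes at $zu$ for all semisimple $z\in Z(M)^F$ and unipotent $u$.

*Proof.* (i) As $f$ is supported on unipotent elements, $\langle f,Q_T\rangle=\langle f,R_T^M(1)\rangle=0$ for all $T$, and the $Q_T$ span.
(ii) Let $k(x)=h(zx)$. Substituting $y=zx$ and using Fact 4(d), $\langle k,R_T^M(\theta)\rangle=\theta(z)\langle h,R_T^M(\theta)\rangle=0$. So $k$ is orthogonal to all uniform functions, among them the $Q_T$ by (3). Hence the restriction of $k$ to unipotent elements is orthogonal to a spanning set and vanishes. $\square$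

**Lemma 3.** If $n\le3$, a class function $h$ on $G^F$ orthogonal to all uniform functions vanishes on all odd-order elements.

*Proof.* Let $su$ have odd order and $L=C_G(s)$. By Fact 2 this is an $F$-stable Levi subgroup of the form $SO_{2m+1}\times A$ with $m\le n\le3$, so it has (E). By Fact 4(b), $h(su)=({}^*R_L^Gh)(su)$. By adjunction and transitivity, $\langle{}^*R^G_Lh,R_T^L(\theta)\rangle=\langle h,R_T^G(\theta)\rangle=0$. As $s\in Z(L)^F$, Lemma 2(ii) for $L$ gives $({}^*R_L^Gh)(su)=0$. $\square$

This suggests a natural attempt to prove the conjecture for our groups. By Lemma 3, $\hat\chi=\widehat{\chi_{\rm unif}}$ for every $\chi$; and if $\chi\in\mathcal E(G^F,t)$ with $t$ a $2$-element, $\chi_{\rm unif}$ involves only characters $\theta$ of $2$-power order, which restriction to odd-order elements does not see.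

**Proposition 1.** If $n\le3$, then $\hat{\mathcal E}(G^F,1)$ spans the same $\mathbb Q$-space as the irreducible Brauer characters of $\mathcal E_2(G^F,1)$.

*Proof.* Let $\chi\in\mathcal E(G^F,t)$, $t$ a $2$-element. The function $\chi-\chi_{\rm unif}$ is orthogonal to all uniform functions, so $\hat\chi=\widehat{\chi_{\rm unif}}$ by Lemma 3. As in the proof of Lemma 1, $\chi_{\rm unif}$ is a combination of functions $R_T(\theta)$ corresponding to pairs $(T^*,t)$, so $\theta$ has $2$-power order and $\widehat{R_T(\theta)}=\widehat{R_T(1)}$ by Fact 4(c). Since $R_T(1)\in\mathbb Z\mathcal E(G^F,1)$, the function $\hat\chi$ is a $\mathbb C$-combination of elements of $\hat{\mathcal E}(G^F,1)$. All functions involved lie in the $\mathbb Q$-space with basis the irreducible Brauer characters, and a rational linear system with a complex solution has a rational one. So $\hat\chi\in\mathbb Q\hat{\mathcal E}(G^F,1)$, and Fact 10(b) finishes the proof. $\square$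

## 6. $PGL_2(q)$ and $SO_5(q)$

What remains in rank at most $3$ is integrality. In rank $1$ everything is visible by hand. Let $G^F=SO_3(q)\cong PGL_2(q)$ and let $t\in SL_2(q)$ be a $2$-element. If $t=1$, then $\chi\in\{1,\mathrm{St}\}$. If $t=-1$, then $\chi=\lambda_t$ or $\lambda_t\mathrm{St}$ with $\lambda_t$ of $2$-power order, so $\hat\chi\in\{\hat1,\widehat{\mathrm{St}}\}$. Otherwise $C(t)$ is a maximal torus and $\chi=\pm R_T(\theta)$ with $\theta$ of $2$-power order, so $\hat\chi=\pm\widehat{R_T(1)}=\pm(\hat1\pm\widehat{\mathrm{St}})$. By (6), $\hat{\mathcal E}(G^F,1)$ is a generating set; this is also a case of Geck–Hiss.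

**Proposition 2.** If $n\le2$, then $\hat{\mathcal E}(G^F,1)$ is a generating set for $\mathcal E_2(G^F,1)$.

*Proof.* For $n=0$ the group is trivial, and $n=1$ was just done. Let $n=2$.

**Step 1: the $\hat R_\varphi$ lie in $\mathbb Z\hat{\mathcal E}(G^F,1)$ for all $\varphi\in\mathrm{Irr}\,W_2$.** This step removes the halves in (5). Put
$$a=\tfrac12(\rho_0-\rho_1-\rho_2+\theta).$$
By (5) it is orthogonal to all $R_\varphi$; for instance $\langle a,R_{(1;1)}\rangle=\frac14(1-1-1+1)=0$, and with $\frac12(\rho_0+\rho_1-\rho_2-\theta)$ one gets $\frac14(1-1+1-1)=0$. So $a$ is orthogonal to all $R_T(1)$ by (4), and, lying in $\mathbb C\mathcal E(G^F,1)$, to all $R_T(\theta')$ with $\theta'\ne1$. Hence $\hat a=0$ by Lemma 3. Now $R_{(2;-)}=1$ and $R_{(-;11)}=\mathrm{St}$ are characters, and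
$$R_{(1;1)}=-a+\rho_0+\theta,\qquad \tfrac12(\rho_0+\rho_1-\rho_2-\theta)=a+\rho_1-\theta,\qquad\tfrac12(\rho_0-\rho_1+\rho_2-\theta)=a+\rho_2-\theta .$$
Apply hats: the terms with $a$ disappear.

**Step 2: every $\chi\in\mathcal E(G^F,t)$, $t\in Sp_4(q)$ a $2$-element, has $\hat\chi\in\mathbb Z\hat{\mathcal E}(G^F,1)$.** By (6) this is what must be shown. We go through the possible eigenvalues of $t$.

If $t=1$ there is nothing to do. If $t=-1$, then $t$ is central in $G^*$, so by Fact 7 (with $L=G$) $\chi=\lambda_t\rho$ with $\rho$ unipotent and $\lambda_t$ linear of $2$-power order. Hence $\hat\chi=\hat\rho$.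

Suppose $t$ has an eigenvalue different from $\pm1$. Then $C(t)=Sp(V_1)\times Sp(V_{-1})\times\prod GL(V_\zeta)$ lies in the proper $F$-stable Levi subgroup $L^*=Sp(V_1\oplus V_{-1})\times\prod GL(V_\zeta)$, the products over pairs $\{\zeta,\zeta^{-1}\}$ with $\zeta\neq\pm1$. By Fact 7, $\chi=\pm R_L^G(\lambda)$ with $\lambda\in\mathcal E(L^F,t)\subseteq\mathcal E_2(L^F,1)$. The group $L$ has connected centre and all its components are of type $A$ (the factor $SO_{2m+1}$ of $L$ has $m\le1$), so by Geck–Hiss $\hat\lambda=\sum_\mu n_\mu\hat\mu$ with $\mu\in\mathcal E(L^F,1)$, $n_\mu\in\mathbb Z$. By Fact 4(a), $\hat\chi=\pm\sum n_\mu\widehat{R_L^G(\mu)}$, and $R_L^G(\mu)\in\mathbb Z\mathcal E(G^F,1)$ by Fact 7.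

The remaining case is $t$ with eigenvalues $1,1,-1,-1$. Here $C=Sp_2\times Sp_2$ and $W'=W_1\times W_1$. By Fact 9 all unipotent characters of $C^F=SL_2(q)^2$ are of the form $\psi=R^C_{\psi'}$ with $\psi'\in\mathrm{Irr}\,W'$, and $\langle\psi,R^C_{T_w}(1)\rangle=\psi'(w)$ by (4). By Lemma 3, (7) and Fact 4(c),
$$\hat\chi=\frac{\varepsilon}{|W'|}\sum_{w\in W'}\psi'(w)\,\widehat{R_{T_w}(1)}=\varepsilon\,\hat R_{\mathrm{Ind}_{W'}^W\psi'} .\tag{8}$$
For the last equality insert $(\mathrm{Ind}\,\psi')(w)=\frac1{|W'|}\sum_{x}\psi'(x^{-1}wx)$, summed over $x\in W$ with $x^{-1}wx\in W'$, into (4), and use that $R_{T_w}(1)$ depends only on the class of $w$. As $\mathrm{Ind}\,\psi'$ is a sum of irreducible characters, Step 1 gives $\hat\chi\in\mathbb Z\hat{\mathcal E}(G^F,1)$. $\square$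

## 7. A coefficient $\frac12$ in $SO_7(q)$

Let us try the same argument for $n=3$. By Lemma 3, $\hat\chi=\widehat{\chi_{\rm unif}}$ still holds. The new feature is an involution $t\in Sp_6(q)$ with $\dim\ker(t+1)=2$: its centralizer $C=Sp_4\times Sp_2$ has unipotent characters that are not almost characters. Take $\psi=\rho_0\boxtimes1$. By (4) and (5), $\langle\rho_0,R_{T_w}(1)\rangle=\frac12\big((1;1)+(11;-)+(-;2)\big)(w)$, so the computation (8), together with the branching rule and Frobenius reciprocity (induction of $(\lambda;\mu)\boxtimes(1;-)$ adds a box to $\lambda$), gives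
$$\hat\chi=\frac\varepsilon2\big(\hat R_{(2;1)}+\hat R_{(11;1)}+\hat R_{(21;-)}+\hat R_{(111;-)}+\hat R_{(1;2)}\big).$$
This is the exact point where the argument stops. A half in front of an almost character need not hurt, as almost characters may themselves be half-sums of unipotent characters. But $R_{(11;1)}$ is an honest irreducible character, and half of it appears. To turn this into a proof we need a functional that depends only on $\hat\chi$, reads off the coordinate at $(11;1)$, and is integral on all unipotent characters. The orthogonality of Green functions provides one.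

**Proof of Theorem A(1).** Let $G=SO_7$, $W=W_3$, $\varphi_0=(11;1)$.

**Step 1: the functional.** Put
$$f=\frac1{|W|}\sum_{w\in W}\varphi_0(w)\,|T_w^F|\,Q_{T_w}=\frac1{|W|}\sum_{w\in W}\varphi_0(w)\sum_{\theta\in\mathrm{Irr}\,T_w^F}R_{T_w}(\theta),$$
the two expressions agreeing by (3). The first shows that $f$ is real-valued and supported on unipotent elements, so $\langle\chi,f\rangle$ depends only on the values of $\chi$ at unipotent elements, hence only on $\hat\chi$. The second shows that $f$ is uniform. By Fact 5, only the $|W|/|C_W(w)|$ conjugates of $w$ contribute to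
$$\langle Q_{T_w},f\rangle=\frac1{|W|}\cdot\frac{|W|}{|C_W(w)|}\,\varphi_0(w)\,|T_w^F|\cdot\frac{|C_W(w)|}{|T_w^F|}=\varphi_0(w)\qquad(w\in W).\tag{9}$$

**Step 2: $f$ is integral on unipotent characters.** If $\rho$ is unipotent, then $\langle\rho,R_{T_w}(\theta)\rangle=0$ for $\theta\ne1$, so
$$\langle\rho,f\rangle=\frac1{|W|}\sum_{w\in W}\varphi_0(w)\langle\rho,R_{T_w}(1)\rangle=\langle\rho,R_{\varphi_0}\rangle\in\mathbb Z,$$
because $R_{\varphi_0}$ is an irreducible character by Fact 9.

**Step 3: $f$ is not integral on $\mathcal E_2(G^F,1)$.** Let $t\in Sp_6(q)$ be an involution with $\dim\ker(t+1)=2$, so $C=Sp_4\times Sp_2$ and $W'=W_2\times W_1$ by Lemma 1. Let $\chi\in\mathcal E(G^F,t)\subseteq\mathcal E_2(G^F,1)$ correspond to $\psi=\rho_0\boxtimes1$. Since $f$ is uniform, $\langle\chi,f\rangle=\langle\chi_{\rm unif},f\rangle$. Since $f$ is supported on unipotent elements, where $R^G_{T_w}(t)$ equals $Q_{T_w}$, we have $\langle R^G_{T_w}(t),f\rangle=\langle Q_{T_w},f\rangle=\varphi_0(w)$ by (9). With (7),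
$$\langle\chi,f\rangle=\frac{\varepsilon}{|W'|}\sum_{w\in W'}\varphi_0(w)\,\langle\psi,R^C_{T_w}(1)\rangle=\varepsilon\,\langle\psi,R^C_{\mathrm{Res}\,\varphi_0}\rangle .$$
By the branching rule,
$$\mathrm{Res}_{W_2\times W_1}(11;1)=(1;1)\boxtimes(1;-)+(11;-)\boxtimes(-;1),$$
with dimensions $3=2+1$. On $Sp_2$ we have $R_{(1;-)}=1$ and $R_{(-;1)}=\mathrm{St}$. So by (5)
$$\langle\chi,f\rangle=\varepsilon\big(\langle\rho_0,R_{(1;1)}\rangle\cdot\langle1,1\rangle+\langle\rho_0,R_{(11;-)}\rangle\cdot\langle1,\mathrm{St}\rangle\big)=\varepsilon\big(\tfrac12\cdot1+\tfrac12\cdot0\big)=\pm\tfrac12 .$$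

**Step 4: contradiction.** If $\hat{\mathcal E}(G^F,1)$ were a generating set, then by (6) $\hat\chi=\sum_\rho n_\rho\hat\rho$ with $\rho$ unipotent and $n_\rho\in\mathbb Z$. Since pairing with $f$ depends only on hats, $\langle\chi,f\rangle=\sum_\rho n_\rho\langle\rho,f\rangle\in\mathbb Z$ by Step 2, contradicting Step 3. $\square$

This already disproves the conjecture.

## 8. Twenty-one classes against twenty: $SO_9(q)$ and beyond

For $n\ge4$ Lemma 3 is no longer available: $SO_9(q)$ has $21$ unipotent classes and only $20$ Green functions. One would like to say that the unipotent characters cannot account for all class functions on the unipotent elements. But a bare count does not show it, since $SO_9(q)$ has $25$ unipotent characters and $25>21$. What is needed is enough combinations of unipotent characters that vanish on all unipotent elements. The function $a$ of Section 6 on $SO_5(q)$ is one for $SO_5$, and Lusztig induction from subgroups $SO_5\times(\text{torus})$ will produce five for $SO_9$. Since $25-5=20<21$, that suffices.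

Let $CF_u(M^F)$ be the space of class functions on the unipotent elements of $M^F$, identified with class functions on $M^F$ supported there, and let $e$ denote restriction to unipotent elements.

**Definition 4.** A class function $b$ on $M^F$ is cuspidal if ${}^*R_{M_0}^M(b)=0$ for every proper $F$-stable Levi subgroup $M_0$ of $M$.

By adjunction, a cuspidal function on a group that is not a torus is orthogonal to all uniform functions. For $PGL_2(q)$ all irreducible characters are uniform (we listed them in Section 6 for $2$-elements $t$, and the list has the same shape for all $t$), so there the only cuspidal function is $0$. Step 2 below gives a nonzero one for $SO_5(q)$.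

**Proof of Theorem A(2).**

**Step 1: for every $n$, $e(\mathbb C\mathcal E_2(G^F,1))=CF_u(G^F)$.** This says that on unipotent elements the characters in $\mathcal E_2(G^F,1)$ are as rich as possible. Every $\chi\in\mathrm{Irr}(G^F)$ lies in some $\mathcal E(G^F,st)$ with $s$ semisimple of odd order and $t$ a $2$-element commuting with $s$. Let $L^*=C_{G^*}(s)$, a Levi subgroup by Fact 2, so $t\in L^{*F}$. As $s$ is a power of $st$, we have $C_{G^*}(st)\subseteq L^*$, and Fact 7 gives $\chi=\pm R_L^G(\lambda_s\mu)$ with $\mu\in\mathcal E(L^F,t)$. Since $\lambda_s$ is trivial on unipotent elements, $\lambda_s\mu$ and $\mu$ agree there, so $e(\chi)=\pm e(R_L^G(\mu))$ by Fact 4(a). But $R_L^G(\mu)\in\mathbb Z\mathcal E(G^F,t)\subseteq\mathbb Z\mathcal E_2(G^F,1)$. Since $\mathrm{Irr}(G^F)$ spans all class functions, the claim follows.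

**Step 2: a cuspidal combination of unipotent characters of $SO_5(q)$ that vanishes on unipotent elements.** The space $\mathbb C\mathcal E(SO_5(q),1)$ has dimension $6$ and its uniform part is spanned by the five $R_{T_w}(1)$. So it contains a nonzero function $a$ orthogonal to all uniform functions, namely $a=\frac12(\rho_0-\rho_1-\rho_2+\theta)$ from Section 6. As $SO_5$ has (E), Lemma 2(ii) with $z=1$ shows that $a$ vanishes on unipotent elements. Let $M_0$ be a proper $F$-stable Levi subgroup of $SO_5$. Then ${}^*R_{M_0}(a)$ lies in $\mathbb C\mathcal E(M_0^F,1)$ by Fact 7, and is orthogonal to all $R_T^{M_0}(1)$ by adjunction and transitivity. But $M_0$ is a torus or of type $A_1$, so its unipotent characters ($1$, and in type $A_1$ also $\mathrm{St}$) are combinations of the $R_T^{M_0}(1)$. Hence ${}^*R_{M_0}(a)=0$, and $a$ is cuspidal.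

**Step 3: inducing cuspidal functions from $SO_d\times T$, $d\in\{5,9\}$.** The aim is to produce many independent functions on $SO_{2n+1}(q)$ from one on $SO_d(q)$. Let $2r=2n+1-d\ge0$. Decompose the natural module over $\mathbb F_q$ as $V=V_d\perp V'$ with $\dim V_d=d$ and $V'$ a sum of $r$ hyperbolic planes, and let $L_0=SO(V_d)\times T_0$ with $T_0$ a split maximal torus of $SO(V')$.

An element normalizing $L_0$ normalizes $[L_0,L_0]=SO(V_d)$, hence stabilizes the fixed space $V'$ of that group and $V_d=V'^\perp$. So $N_G(L_0)$ consists of the pairs $(g,h)\in O(V_d)\times N_{O(V')}(T_0)$ with $\det g\det h=1$. The map $(g,h)\mapsto hT_0$ is onto $N_{O(V')}(T_0)/T_0\cong W_r$ (choose $g=\pm1$ of the right determinant, possible since $d$ is odd), with kernel $L_0$. So $N_G(L_0)/L_0\cong W_r$, with trivial $F$-action, and the $G^F$-classes of $F$-stable $G$-conjugates of $L_0$ correspond to the conjugacy classes of $W_r$; there are $\beta(r)$ of them.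

For $w\in W_r$ choose a representative $\dot w\in N_G(L_0)$ acting on $V_d$ as $\pm1$, choose $g\in G$ with $g^{-1}F(g)=\dot w$ by Lang's theorem, and put $L_w=gL_0g^{-1}$. Conjugation by $g$ carries the map $x\mapsto\dot wF(x)\dot w^{-1}$ on $L_0$ to $F$ on $L_w$, and $\dot w$ centralizes $SO(V_d)$. So $L_w=SO(U)\times T_w$ with $U=gV_d$, and
$$L_w^F\cong SO_d(q)\times T_w^F.$$
Let $x\in N_G(L_w)^F$. As before, $x$ stabilizes $U$ and $U^\perp$, so it respects the two factors of $L_w^F$, and on $SO(U)^F$ it acts through $O(U)^F=\{\pm1\}\times SO(U)^F$, hence by an inner automorphism.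

Now let $b$ be a nonzero cuspidal class function on $SO_d(q)$. Let $c_w$ be either the trivial character of $T_w^F$ for all $w$, or the indicator function $\delta_1$ of $1\in T_w^F$ for all $w$, and put $f_w=b\boxtimes c_w$ on $L_w^F$. Both choices of $c_w$ are invariant under automorphisms of $T_w^F$, so ${}^xf_w=f_w$ for $x\in N_G(L_w)^F$. In the Mackey formula (Fact 6) for $\langle R^G_{L_w}f_w,R^G_{L_{w'}}f_{w'}\rangle$, a term with $L_w\cap{}^xL_{w'}\ne L_w$ vanishes: the intersection is $M_0\times T_w$ with $M_0$ a proper $F$-stable Levi subgroup of $SO_d$, and ${}^*R(b\boxtimes c_w)={}^*R_{M_0}(b)\boxtimes c_w=0$. If $L_w\cap{}^xL_{w'}=L_w$, then $L_w={}^xL_{w'}$ by dimensions, and $w,w'$ are conjugate. Hence, with representatives of the classes of $W_r$,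
$$\langle R_{L_w}^Gf_w,R_{L_{w'}}^Gf_{w'}\rangle=0\ (w\not\sim w'),\qquad\|R_{L_w}^Gf_w\|^2=\sum_{x\in N_G(L_w)^F/L_w^F}\langle f_w,{}^xf_w\rangle=|N_G(L_w)^F/L_w^F|\,\|f_w\|^2\ne0.\tag{10}$$

**Step 4: the count for $SO_9$.** Take $n=4$, $d=5$, $r=2$, $b=a$, $c_w=1$. The $\beta(2)=5$ functions $R_{L_w}^G(a\boxtimes1)$ lie in $\mathbb C\mathcal E(G^F,1)$ by Fact 7, vanish on unipotent elements by Fact 4(a) because $a\boxtimes1$ does, and are linearly independent by (10). So
$$\dim e(\mathbb C\mathcal E(SO_9(q),1))\le25-5=20<21=\dim CF_u(SO_9(q)).$$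
Hence there is a nonzero class function $Y$ on $SO_9(q)$, supported on unipotent elements and orthogonal to all unipotent characters.

**Step 5: $Y$ is cuspidal.** This allows us to use Step 3 again. Let $M_0$ be a proper $F$-stable Levi subgroup of $SO_9$. By Fact 2, $M_0=SO_{2m+1}\times A$ with $m\le3$, so $M_0$ has (E). By Fact 4(a), ${}^*R_{M_0}(Y)$ is supported on unipotent elements, and $\langle{}^*R_{M_0}(Y),R_T^{M_0}(1)\rangle=\langle Y,R_T^{SO_9}(1)\rangle=0$ for all $T\subseteq M_0$, because $R_T^{SO_9}(1)$ is a combination of unipotent characters. By Lemma 2(i), ${}^*R_{M_0}(Y)=0$.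

**Step 6: all $n\ge4$.** Apply Step 3 with $d=9$, $r=n-4$, $b=Y$, $c_w=\delta_1$ (for $n=4$, $L_w=G$). The functions $Y_w=R_{L_w}^G(Y\boxtimes\delta_1)$ are supported on unipotent elements by Fact 4(a), since $Y\boxtimes\delta_1$ is. If $\rho$ is unipotent, then ${}^*R_{L_w}^G\rho\in\mathbb C\mathcal E(L_w^F,1)=\mathbb C\mathcal E(SO_9(q),1)\boxtimes1$, so
$$\langle Y_w,\rho\rangle=\langle Y\boxtimes\delta_1,{}^*R_{L_w}^G\rho\rangle=0 .$$
By (10) the $\beta(n-4)$ functions $Y_w$ are nonzero and pairwise orthogonal. They lie in $CF_u(G^F)$ and are orthogonal to $e(\mathbb C\mathcal E(G^F,1))$, so this subspace has codimension at least $\beta(n-4)$ in $CF_u(G^F)$.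

Let $X$ be the $\mathbb C$-span of the irreducible Brauer characters of $\mathcal E_2(G^F,1)$ and $X_1\subseteq X$ the $\mathbb C$-span of $\hat{\mathcal E}(G^F,1)$. Unipotent elements have odd order, so $e$ is defined on $X$. By Fact 10(b), $X$ is spanned by the $\hat\chi$ with $\chi\in\mathcal E_2(G^F,1)$, so $e$ maps $X$ onto $CF_u(G^F)$ by Step 1; and $e$ maps $X_1$ onto $e(\mathbb C\mathcal E(G^F,1))$. The induced map from $X/X_1$ to $CF_u(G^F)/e(\mathbb C\mathcal E(G^F,1))$ is onto, so $\dim X/X_1\ge\beta(n-4)\ge1$. $\square$

## 9. Arbitrary $s$: proof of Theorem B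

Let $s\in Sp_{2n}(q)$ be semisimple of odd order with $2m=\dim\ker(s-1)$. By Fact 2, $L^*=C_{G^*}(s)=Sp_{2m}\times\prod GL(V_\zeta)$ is a Levi subgroup; let $L=SO_{2m+1}\times A$ be the dual Levi subgroup of $G$.

**Step 1: from $G$ to $L$.** Put $I=\varepsilon_G\varepsilon_LR_L^G$. The $2$-elements of $G^{*F}$ centralizing $s$ are those of $L^{*F}$, and for each such $t$ we have $C_{G^*}(st)\subseteq L^*$, so $I$ is a bijection $\mathcal E(L^F,st)\to\mathcal E(G^F,st)$ by Fact 7. If $st$ and $st'$ are conjugate by $g\in G^{*F}$, then $g$ centralizes the $2'$-part $s$, so $g\in L^{*F}$; thus different series of $L^F$ go to different series of $G^F$. Altogether $I$ is a bijection $\mathcal E_2(L^F,s)\to\mathcal E_2(G^F,s)$ mapping $\mathcal E(L^F,s)$ onto $\mathcal E(G^F,s)$.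

We claim that $I$ induces an isomorphism of the groups of generalized Brauer characters. As $I$ is an isometry from $\mathbb C\mathcal E_2(L^F,s)$ onto $\mathbb C\mathcal E_2(G^F,s)$, its inverse is its adjoint, namely $\varepsilon_G\varepsilon_L\,\mathrm{pr}\circ{}^*R_L^G$, where $\mathrm{pr}$ is the projection onto $\mathbb C\mathcal E_2(L^F,s)$. The maps $R_L^G$ and ${}^*R_L^G$ send functions vanishing on odd-order elements to such functions by Fact 4(a), and so does $\mathrm{pr}$ by Fact 10(c). Hence $\hat f\mapsto\widehat{I(f)}$ is well defined with a well-defined inverse. By Fact 10(b), applied to $\mathcal E_2(L^F,s)$ and $\mathcal E_2(G^F,s)$, it is an isomorphism between the $\mathbb Z$-spans of the irreducible Brauer characters, and it takes $\hat{\mathcal E}(L^F,s)$ to $\hat{\mathcal E}(G^F,s)$.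

**Step 2: from $s$ to $1$ in $L$.** As $s\in Z(L^*)^F$, multiplication by the linear character $\lambda_s$ maps $\mathcal E(L^F,t)$ onto $\mathcal E(L^F,st)$ for every $2$-element $t\in L^{*F}$. So it identifies $\mathcal E_2(L^F,1)$ with $\mathcal E_2(L^F,s)$ and $\mathcal E(L^F,1)$ with $\mathcal E(L^F,s)$, and it is compatible with restriction to odd-order elements.

**Step 3: removing $A$.** We have $L^F=SO_{2m+1}(q)\times A^F$. Let $X_{\mathbb Z}$ and $B_{\mathbb Z}$ be the $\mathbb Z$-spans of the irreducible Brauer characters in $\mathcal E_2(SO_{2m+1}(q),1)$ and $\mathcal E_2(A^F,1)$, and $U_{\mathbb Z}\subseteq X_{\mathbb Z}$ the $\mathbb Z$-span of $\hat{\mathcal E}(SO_{2m+1}(q),1)$. The group $A$ is of type $A$, so all primes are good for it, and its centre is connected; by Geck–Hiss $\hat{\mathcal E}(A^F,1)$ has $\mathbb Z$-span $B_{\mathbb Z}$. For the direct product, the irreducible Brauer characters in $\mathcal E_2(L^F,1)$ have span $X_{\mathbb Z}\otimes B_{\mathbb Z}$, and $\hat{\mathcal E}(L^F,1)$ has span $U_{\mathbb Z}\otimes B_{\mathbb Z}$. Since $B_{\mathbb Z}$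 is free and nonzero, the quotient $(X_{\mathbb Z}/U_{\mathbb Z})\otimes B_{\mathbb Z}$ is zero if and only if $X_{\mathbb Z}=U_{\mathbb Z}$, and it is torsion if and only if $X_{\mathbb Z}/U_{\mathbb Z}$ is.

Together, $\hat{\mathcal E}(G^F,s)$ is generating (respectively spans the same $\mathbb Q$-space as the irreducible Brauer characters of $\mathcal E_2(G^F,s)$) if and only if $\hat{\mathcal E}(SO_{2m+1}(q),1)$ has the same property for $\mathcal E_2(SO_{2m+1}(q),1)$.

**Step 4: the case $s=1$ in rank $m$.** The set $\hat{\mathcal E}(SO_{2m+1}(q),1)$ is generating for $m\le2$ by Proposition 2, and not generating for $m=3$ by Theorem A(1) and for $m\ge4$ by Theorem A(2). It spans the right $\mathbb Q$-space for $m\le3$ by Proposition 1. For $m\ge4$ it does not, since by Theorem A(2) not even its $\mathbb C$-span contains all irreducible Brauer characters of $\mathcal E_2(SO_{2m+1}(q),1)$. This proves the two equivalences. For the last assertion of Theorem B: if $n\le2$, then $m\le n\le2$ for every $s$; if $n\ge3$, then $s=1$ has $m=n\ge3$ and the assertion fails. $\square$
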